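# A positive primitive formula whose solvability in finite extensions is undecidable

## Formulas, extensions and decidable sets

We work in the first-order language of groups, with multiplication, inverse and $1$. A term is a group word in the variables, and an atomic formula $p=q$ may always be rewritten as $pq^{-1}=1$. The notation is $x^y=y^{-1}xy$ and $[x,y]=x^{-1}y^{-1}xy$, so $x^{yz}=(x^y)^z$ and $[x,y]=x^{-1}x^y$.

**Definition (positive primitive formula).** A positive primitive (p.p.) formula is one of the form $\exists\bar y\,\bigwedge_i\theta_i(\bar x,\bar y)$, a finite conjunction, with each $\theta_i$ atomic.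

For groups, such a formula says that a fixed finite system of equations with parameters $\bar x$ has a solution. Examples are $\exists y\,(y^2=x)$ and $\exists y\,(y^{-1}x_1y=x_2)$. No inequation $\ne$ may occur in a p.p. formula.

**Definition (the set $S_\phi$).** Finite groups are given by Cayley tables on $\{0,\dots,n-1\}$. For a p.p. formula $\phi(\bar x)$ put
$$S_\phi=\{(G,\bar a): G\text{ finite},\ \bar a\in G,\ \text{some finite } H\ge G\text{ has } H\models\phi(\bar a)\}.$$

Here $H\ge G$ means that $G$ is embedded in $H$; membership depends only on the isomorphism type of $(G,\bar a)$. For example, let $\phi(x)$ be $\exists y\,(y^2=x)$ and let $G$ be cyclic of order $2$ with generator $a$. Then $G\not\models\phi(a)$, but $G$ sits in the cyclic group of order $4$, where $a$ is a square. So $(G,a)\in S_\phi$.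

**Definition (working set).** A set $\Psi(\bar x)$ of formulas works for $\phi(\bar x)$ if for every finite group $G$ and tuple $\bar a$ from $G$
$$G\models\bigwedge\Psi(\bar a)\iff (G,\bar a)\in S_\phi .$$

The set $\Psi$ may be infinite, and $G\models\bigwedge\Psi(\bar a)$ means that every member of $\Psi$ holds at $\bar a$ in $G$. If $\phi$ has no quantifiers at all, say $\phi$ is $x_1x_2=x_2x_1$, then $\Psi=\{\phi\}$ works, because the truth of an equation between elements of $G$ does not change in a larger group.

**Definition (recursive, r.e., $\Pi^0_1$, reductions).** A set of finite objects is recursive if an algorithm decides membership. It is recursively enumerable (r.e.) if some algorithm halts exactly on its members. It is $\Pi^0_1$ if its complement is r.e. A set that is both r.e. and $\Pi^0_1$ is recursive: run both algorithms in parallel. We write $P\le_m Q$ if there is a computable function $f$ with $a\in P\iff f(a)\in Q$, and $P\equiv_mQ$ if also $Q\le_mP$. We write $P\le_TQ$, and say that $Q$ computes $P$, if membership in $P$ can be decided with the help of an oracle for $Q$.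

The set $\{x^{2n}=1\to x^n=1 : n\ge1\}$ of quantifier-free formulas is recursive. Each $S_\phi$ is r.e.: given $(G,\bar a)$, search through finite groups $H$, embeddings $G\to H$, and witnesses for $\bar y$.

**Definition (universal sentence, universal theory of finite groups).** A universal sentence is $\forall\bar x\,\theta(\bar x)$ with $\theta$ quantifier-free. The universal theory of finite groups is the set of universal sentences true in all finite groups.

For instance $\forall x\,(x^2=1\to x=1)$ is not in this theory, since it fails in the cyclic group of order $2$. The theory is $\Pi^0_1$: a failing sentence is eventually found to fail by running through all finite groups.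

**Definition (wreath product).** Permutations act on the right. For a group $K$ and a finite set $\Omega$, $\mathrm{Sym}(\Omega)$ acts on the group $K^\Omega$ of functions by $f^\sigma(j\sigma)=f(j)$, and $K\wr\mathrm{Sym}(\Omega)=K^\Omega\rtimes\mathrm{Sym}(\Omega)$.

For $v\in K$ and $j\in\Omega$ let $v_{(j)}\in K^\Omega$ have value $v$ at $j$ and $1$ elsewhere. The rule says $v_{(j)}^{\sigma}=v_{(j\sigma)}$. For example, in $K\wr\mathrm{Sym}(\mathbb Z/3)$ with $s:j\mapsto j+1$, we get $v_{(0)}^{s}=v_{(1)}$ and $v_{(0)}^{s^{-1}}=v_{(2)}$. Constant functions commute with $\mathrm{Sym}(\Omega)$. If $V\le K$ then $V\wr\mathrm{Sym}(\Omega)\le K\wr\mathrm{Sym}(\Omega)$.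

## Can solvability in a finite extension be axiomatized recursively?

We can now ask: is it true that for every p.p. formula $\phi(\bar x)$ in the language of groups there is a recursive set $\Psi(\bar x)$ of quantifier-free formulas that works for $\phi$? In plain words, given a system of equations over a finite group $G$, can one list effectively a family of quantifier-free conditions on the parameters that together say "this system becomes solvable in some finite group containing $G$"?

The statement is known to be true with $\Pi^0_1$ in place of recursive (Hodges); a proof comes out below. As posed, the answer is no.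

**Theorem A.** There is a p.p. formula $\phi$ such that no r.e. (in particular no recursive) set $\Psi(\bar x)$ of first-order formulas satisfies: for all finite $G$ and $\bar a\in G$, $G\models\bigwedge\Psi(\bar a)\iff(G,\bar a)\in S_\phi$.

**Theorem B.**

1. The formula $\phi$ can be replaced by a formula $\phi_0$ with two free variables. Moreover $S_{\phi_0}$ is many-one complete among all $S_\phi$ ($\phi$ p.p.), uniformly in $\phi$, and $S_{\phi_0}\equiv_m\{\text{universal sentences false in some finite group}\}$. Every set $\Psi$ of first-order formulas that works for $\phi_0$ computes (Turing) the universal theory of finite groups.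
2. For each p.p. $\phi$ the following are equivalent: (a) some recursive set of quantifier-free formulas works for $\phi$; (b) some r.e. set of first-order formulas works for $\phi$; (c) $S_\phi$ is recursive. In all cases a $\Pi^0_1$ set of quantifier-free formulas works.

One theorem is used from outside.

**Slobodskoi's theorem.** The set of universal sentences of the language of groups true in all finite groups is not recursive. (A. M. Slobodskoi, *Unsolvability of the universal theory of finite groups*, Algebra and Logic 20 (1981) 139–156.)

## Square roots and conjugate elements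

Take $\phi(x)$ to be $\exists y\,(y^2=x)$. Given any finite $G$ and $a\in G$, embed $G$ in $G\wr\mathrm{Sym}(\{1,2\})$ by sending $g$ to the constant function $g$. Let $\sigma$ be the transposition, let $f(1)=a$, $f(2)=1$, and let $y=f\sigma$. Since $\sigma=\sigma^{-1}$,
$$y^2=f\sigma f\sigma=f\cdot f^{\sigma},\qquad f^\sigma(2)=f(1)=a,\quad f^\sigma(1)=f(2)=1,$$
so $y^2$ is the constant function $a$. Every pair $(G,a)$ lies in $S_\phi$, and $\Psi=\emptyset$ works.

Now take $\exists y\,(y^{-1}x_1y=x_2)$. If $a_1,a_2$ become conjugate, they have the same order. Conversely, suppose they have the same order $m$. Embed $G$ in $\mathrm{Sym}(G)$ by the right regular representation. Each $a_i$ becomes a product of $|G|/m$ cycles of length $m$, so $a_1$ and $a_2$ have the same cycle type and are conjugate in $\mathrm{Sym}(G)$. Hence the recursive set $\{x_1^n=1\leftrightarrow x_2^n=1: n\ge1\}$ works.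

As a special case, $\exists y\,(y^{-1}xy=x^2)$ asks that $x$ and $x^2$ have the same order, that is, that $x$ have odd order. The recursive set $\{x^{2n}=1\to x^n=1:n\ge1\}$ works. Indeed, if the order $m$ is odd, then $m\mid 2n$ implies $m\mid n$; if $m$ is even, $n=m/2$ gives a failure.

## Forbidding marked groups one at a time

In the examples only the subgroup generated by the parameters mattered. This is general, and it gives a natural candidate for $\Psi$ for any $\phi$.

**Lemma 1 (amalgamation).** For finite $G$ and $\bar b\in G$: $(G,\bar b)\in S_\phi\iff(\langle\bar b\rangle,\bar b)\in S_\phi$.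

*Proof.* The direction ($\Rightarrow$) is clear, since $\langle\bar b\rangle\le G\le H$. For ($\Leftarrow$), let $B=\langle\bar b\rangle\le H$ with $H$ finite and $H\models\phi(\bar b)$. Take a free $G$-set with $|H|$ orbits and a free $H$-set with $|G|$ orbits, where free means that only the identity fixes a point. Both have $|G||H|$ points. Restricted to $B$, both are free $B$-sets, all orbits have $|B|$ points, and so both have $|G||H|/|B|$ orbits. Two free $B$-sets with equally many orbits are isomorphic, so we may identify the two sets as $B$-sets. This gives one set $X$ with embeddings $G\to\mathrm{Sym}(X)$ and $H\to\mathrm{Sym}(X)$ that agree on $B$. The witnesses for $\phi(\bar b)$ in $H$ are still witnesses in $\mathrm{Sym}(X)$, so $\mathrm{Sym}(X)\models\phi(\bar b)$, and $\mathrm{Sym}(X)$ contains $G$. $\square$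

So we describe marked groups $(A,\bar a)$, meaning finite groups $A$ on $\{0,\dots,n-1\}$ with a generating tuple $\bar a$ of the length of $\bar x$. For $g\in A$ let $v_g$ be the shortlex-least word (shortest, then lexicographically first) with $v_g(\bar a)=g$, and let
$$\chi_{A,\bar a}(\bar x)=\bigwedge_{g,h}v_gv_h=v_{gh}\ \wedge\ \bigwedge_i x_i=v_{a_i}\ \wedge\ \bigwedge_{g\ne h}v_g\ne v_h. \tag{1}$$
For example, if $A$ is cyclic of order $2$ with generator $a$, then $v_1$ is the empty word and $v_a=x$. Up to trivially true conjuncts, $\chi_{A,a}$ says $x\cdot x=1$ and $x\ne1$.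

We have $G\models\chi_{A,\bar a}(\bar b)$ iff $\bar a\mapsto\bar b$ extends to an isomorphism $A\cong\langle\bar b\rangle$. If $\chi_{A,\bar a}(\bar b)$ holds, then $g\mapsto v_g(\bar b)$ is a homomorphism by the first part of (1) and injective by the last. It sends $a_i$ to $b_i$ by the middle part, so its image is $\langle\bar b\rangle$. Conversely, an isomorphism with $\bar a\mapsto\bar b$ sends $g=v_g(\bar a)$ to $v_g(\bar b)$, so (1) holds at $\bar b$.

**Proof of Theorem B, part 2.** For any p.p. $\phi$ let
$$\Psi=\{\neg\chi_{A,\bar a}:(A,\bar a)\notin S_\phi\}.$$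

First, $\Psi$ works. Let $\bar b\in G$. If $(G,\bar b)\notin S_\phi$, then $(\langle\bar b\rangle,\bar b)\notin S_\phi$ by Lemma 1. A copy $(A,\bar a)$ of it on $\{0,\dots,n-1\}$ gives a member $\neg\chi_{A,\bar a}$ of $\Psi$ that is false at $\bar b$. If conversely some $\neg\chi_{A,\bar a}\in\Psi$ is false at $\bar b$, then $(\langle\bar b\rangle,\bar b)\cong(A,\bar a)\notin S_\phi$, so $(G,\bar b)\notin S_\phi$ by Lemma 1.

Next, the complexity of $\Psi$. Given a formula, we can decide whether it is some $\neg\chi_{A,\bar a}$ and find all such $(A,\bar a)$, because $\chi_{A,\bar a}$ has at least $|A|^2$ conjuncts, so $|A|$ is bounded by the length of the formula and only finitely many $(A,\bar a)$ need be tried. All $(A,\bar a)$ with the same formula are isomorphic as marked groups. Indeed $A\models\chi_{A,\bar a}(\bar a)$, so if $\chi_{A',\bar a'}$ is the same formula, then $\bar a'\mapsto\bar a$ extends to an isomorphism $A'\cong A$. Hence the formula is in $\Psi$ iff it has the form $\neg\chi_{A,\bar a}$ and one (equivalently every) such $(A,\bar a)$ is outside $S_\phi$. Since $S_\phi$ is r.e., $\Psi$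 is $\Pi^0_1$. If $S_\phi$ is recursive, so is $\Psi$. This gives (c)$\Rightarrow$(a) and the last sentence of part 2.

The implication (a)$\Rightarrow$(b) is trivial. For (b)$\Rightarrow$(c), let $\Psi'$ be an r.e. set of first-order formulas that works for $\phi$. Then $(G,\bar a)\notin S_\phi$ iff some $\psi\in\Psi'$ is false at $\bar a$ in $G$. Truth of a first-order formula in a finite group is decidable, so by enumerating $\Psi'$ we see that the complement of $S_\phi$ is r.e. As $S_\phi$ is r.e., it is recursive. $\square$

Here the direct approach stops. To make $\Psi$ recursive we must recognize when $(A,\bar a)\notin S_\phi$. The search through finite groups $H\ge A$ halts only on a positive answer, and nothing so far bounds the size of $H$ in terms of $|A|$. In the examples of the previous section an explicit $H$ was available. The whole question has become whether every $S_\phi$ is recursive, and we shall now build a $\phi$ for which it is not.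

## Relators that hold while one word survives

Let $E$ be the set of pairs $(R,w)$, where $R$ is a finite set of words and $w$ is a word in variables $x_1,\dots,x_n$ ($n$ arbitrary), such that some finite group contains a tuple $\bar q$ with $r(\bar q)=1$ for all $r\in R$ and $w(\bar q)\ne1$. Let $E_2$ be its restriction to $n=2$. For example, $(\{x_1\},x_2)\in E_2$, while $(\{x_1\},x_2^{-1}x_1x_2)\notin E_2$.

**Lemma 2.** $E$ is not recursive.

*Proof.* Put the quantifier-free part of a universal sentence in conjunctive normal form. The sentence is then effectively equivalent to a conjunction of sentences $\forall\bar x\,C$ with $C=\bigvee_ju_j\ne1\ \vee\ \bigvee_lv_l=1$. The universal sentence is true in all finite groups iff each $\forall\bar x\,C$ is. Now $\forall\bar x\,C$ fails in some finite group iff some finite group has a tuple with all $u_j=1$ and all $v_l\ne1$. If there are no $v_l$, it fails in the trivial group. Otherwise it fails in some finite group iff $(\{u_j\},v_l)\in E$ for every $l$. The direction ($\Rightarrow$) is clear. For ($\Leftarrow$), take the product of the witnessing groups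 and tuples: all $u_j$ are $1$ in every factor, and $v_l\ne1$ in the $l$-th factor. So a decision procedure for $E$ would decide the universal theory of finite groups, against Slobodskoi's theorem. $\square$

The number of variables in $(R,w)$ is unbounded, and a fixed formula cannot quantify over unboundedly many generators. So we first compress to two.

**Lemma 3.** For each $k$ there are words $X_1,\dots,X_k$ in two letters, computable from $k$, such that for every finite group $Q$ and $x_1,\dots,x_k\in Q$ one can compute a finite group $B$, an embedding $\iota:Q\to B$ and $p,q\in B$ with $\iota(x_i)=X_i(p,q)$ for all $i$.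

*Proof.*

**Step 1.** *We make every element of $Q$ a commutator in a larger group.* Embed $Q$ in $\hat Q=\mathrm{Sym}(Q\times\{1,2\})$ by letting $Q$ act by its right regular representation on both copies of $Q$. The image of $x$ is $x\sqcup x$, where $a\sqcup b$ acts as $a$ on the first copy and $b$ on the second. Let $y=x^{-1}\sqcup1$. As permutations of $Q$, $x$ and $x^{-1}$ have the same cycle type, so there is $g\in\mathrm{Sym}(Q)$ with $g^{-1}x^{-1}g=x$. Let $z\in\hat Q$ send $(a,1)$ to $(a^g,2)$, where $a^g$ is the image of $a$ under $g$, and map the second copy bijectively to the first. On the second copy, $y^z=z^{-1}yz$ acts as $g^{-1}x^{-1}g=x$. On the first copy it is trivial, because $y$ is trivial on the second copy. So $y^z=1\sqcup x$ and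
$$[y,z]=y^{-1}y^z=(x\sqcup1)(1\sqcup x)=x\sqcup x.$$
Thus, viewing $Q\le\hat Q$, we can compute $y_i,z_i\in\hat Q$ with $x_i=[y_i,z_i]$.

**Step 2.** *We store all $y_i,z_i$ in one function $q$ and extract each pair by shifting.* Put $\alpha_i=2^{2i-1}$, $\beta_i=2^{2i}$ for $1\le i\le k$, $N=2^{2k+2}$ and $B=\hat Q\wr\mathrm{Sym}(\mathbb Z/N)$. Let $p$ be the translation $j\mapsto j-1$. From $f^p(j-1)=f(j)$ we get $f^{p^a}(j)=f(j+a)$ for $f\in\hat Q^{\mathbb Z/N}$. Let $q\in\hat Q^{\mathbb Z/N}$ have $q(\alpha_i)=y_i$, $q(\beta_i)=z_i$, and value $1$ elsewhere. Put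
$$X_i=[q^{p^{\alpha_i}},q^{p^{\beta_i}}],$$
a word in the letters $p,q$ that depends only on $i$. Its value at coordinate $j$ is $[q(j+\alpha_i),q(j+\beta_i)]$. At $j=0$ this is $[y_i,z_i]=x_i$.

**Step 3.** *We show that the commutator is trivial at every other coordinate.* If both entries are nontrivial at $j$, then $j+\alpha_i=\gamma$ and $j+\beta_i=\delta$ in $\mathbb Z/N$ with $\gamma,\delta\in\{2^1,\dots,2^{2k}\}$. So $\gamma-\delta\equiv\alpha_i-\beta_i$ modulo $N$. Both differences have absolute value below $2^{2k}$, so they differ by less than $2^{2k+1}<N$ and are equal as integers. A nonzero difference $2^a-2^b$ determines $(a,b)$: its sign says which exponent is larger, the smaller exponent is the exact power of $2$ dividing it, and the larger one then follows. Since $\alpha_i-\beta_i\ne0$, we get $\gamma=\alpha_i$, $\delta=\beta_i$ and $j=0$.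

So $X_i(p,q)$ equals $x_i$ at coordinate $0$ and is trivial elsewhere. Let $\iota$ be the embedding of $Q\le\hat Q$ into coordinate $0$. $\square$

**Lemma 4.** $E\le_mE_2$. Hence $E_2$ is not recursive.

*Proof.* Map $(R,w)$ in $k$ variables to $(\{r(X_1,\dots,X_k):r\in R\},\,w(X_1,\dots,X_k))$. If the image is in $E_2$ via $(p,q)$, then $(R,w)\in E$ via $x_i=X_i(p,q)$. Conversely, if $(R,w)\in E$ via $Q$ and $\bar x$, then with $B,\iota,p,q$ from Lemma 3 we have $r(X(p,q))=\iota(r(\bar x))=1$ and $w(X(p,q))=\iota(w(\bar x))\ne1$. $\square$

## Words on a tape, and why fixing one point is too weak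

We want one formula $\phi$ and a computable map from pairs $(R,w)$ in two variables to pairs $(A,\bar a)$ that reduces $E_2$ to $S_\phi$. The obvious formula is
$$\exists y_1\exists y_2\Bigl(\bigwedge_{r\in R}r(y_1,y_2)=1\ \wedge\ w(y_1,y_2)=x\Bigr).$$
If $a$ generates a cyclic group of order $n$, then $(\langle a\rangle,a)\in S$ for this formula iff some finite group has a pair satisfying $R$ with $w$ of order exactly $n$ (identify $\langle w\rangle$ with $\langle a\rangle$). But this formula changes with $(R,w)$. In one fixed formula the number and the length of the equations are bounded, whereas $R$ and $w$ are arbitrarily long. So $(R,w)$ must be carried by the parameters. The generators satisfying $R$, on the other hand, cannot be parameters: if they lay in the given finite group, one could simply evaluate $R$ and $w$ there. Hence the words must be written in the parameters, the generators $r_1,r_2$ must be existentially quantified, and a bounded number of equations must make unknown elements obey arbitrarily long words.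

Here is a way to do this. Write the words one after another on a cyclic tape $\mathbb Z/M$, and imagine a function $d$ on the tape that computes partial products: within a block carrying $\rho=r_{i_1}\cdots r_{i_m}$, $d$ at distance $j$ from the start is $r_{i_1}\cdots r_{i_j}$. All of this is local: if the letter at position $j$ is $r_i$, then $d(j+1)=d(j)r_i$. With $s$ the shift $j\mapsto j+1$, we have $(sds^{-1})(j)=d(j+1)$. So the condition says that the element
$$f_i=s\,d\,r_i^{-1}s^{-1}d^{-1} \tag{2}$$
is trivial on the set $J_i$ of positions that carry the letter $r_i$. "Trivial on $J_i$" is not an equation, and $J_i$ is an unbounded set. But if $z_i$ is supported at one point of $J_i$ and $c_i$ is a cycle running through $J_i$, then "$f_i$ commutes with $c_i$ and $z_i$" is a pair of equations, and it forces $f_i$ to commute with all the conjugates of $z_i$ along $J_i$.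

In an arbitrary extension $H$ the elements $d$ and $r_i$ need not be functions on the tape. All that we control is how they conjugate the elements $t_j$ that sit at single positions. So the equations give us only $t^{\rho(r)}=t$ for each relator $\rho$, together with $t^{w(r)}\ne t$. This is where the plan breaks: relators that fix one point need not hold. Take $R=\{x_1\}$ and $w=x_2^{-1}x_1x_2$, and let $r_1=(2\,3)$, $r_2=(1\,2)$ act on $\{1,2,3\}$. Then $r_1$ fixes the point $1$, while $r_2^{-1}r_1r_2=(1\,3)$ moves it, although $(R,w)\notin E_2$.

What is needed is that the relators fix every point of the orbit of $t$. The remedy is a second family $l_1,\dots,l_4$ that commutes with all $r_j$ and agrees with the $r_i$ at the one point $t$: $t^{l_i}=t^{r_i}$. Every point of the orbit can then be reached from $t$ by the $l_i$ alone, and a relator in the $r$'s commutes past the $l$'s, so fixing $t$ forces it to fix the whole orbit. When $r_1,r_2$ come from a genuine group $Q$ such a family exists: let the $r$'s act on $Q$ by right multiplication and the $l$'s by left multiplication, with $t$ as the identity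 of $Q$.

## The formula and the tape groups

**The formula.** Let $\phi(s,c_1,\dots,c_5,z_1,\dots,z_5,t,u)$ say: there exist $r_1,\dots,r_4,l_1,\dots,l_4,d$ such that

- (P1) $r_1r_3=1$, $r_2r_4=1$; $[l_i,r_j]=1$ for all $i,j\le4$; $t^{l_i}=t^{r_i}$ for $i\le4$;
- (P2) $[r_i,s]=1$ for $i\le4$;
- (P3) for $i\le4$, the element $f_i$ of (2) commutes with $c_i$ and with $z_i$;
- (P4) $d$ commutes with $c_5$ and $z_5$;
- (P5) $(t^{s^{-1}})^d=u$.

This is one fixed p.p. formula with $1+5+5+1+1=13$ free variables.

**The groups.** Let $(R,w)$ be given in two variables. Using letters $r_1,r_2,r_3,r_4$ with $r_3$ for $r_1^{-1}$ and $r_4$ for $r_2^{-1}$, write the elements of $R$ as positive words $\rho_1,\dots,\rho_{n-1}$ and $w$ as a positive word $\rho_n$. Replace an empty word by $r_1r_3$, so that all lengths $m_\kappa$ are at least $1$. Let $M=\sum_\kappa(m_\kappa+1)$ and split the positions $0,1,\dots,M-1$ into consecutive blocks, the $\kappa$-th being $b_\kappa,b_\kappa+1,\dots,e_\kappa=b_\kappa+m_\kappa$. So $b_1=0$, $e_n=M-1$ and $b_{\kappa+1}=e_\kappa+1$. Regard positions as elements of $\mathbb Z/M$ and put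
$$J_i=\{b_\kappa+j:\ 0\le j<m_\kappa,\ \text{the }(j+1)\text{-st letter of }\rho_\kappa\text{ is }r_i\}\quad(i\le4),$$
$$J_5=\{b_\kappa:\kappa\le n\}\cup\{e_\kappa:\kappa<n\}.$$

Let $V=\langle\tau,\tau'\rangle\cong C_2^2$. In $V\wr\mathrm{Sym}(\mathbb Z/M)$ let

- $s$ be the cycle $j\mapsto j+1$;
- $c_i$ be a permutation that is a single cycle on $J_i$ and fixes all other points ($c_i=1$ if $|J_i|\le1$);
- $z_i=\tau_{(j_i)}$ for a chosen $j_i\in J_i$ ($z_i=1$ if $J_i=\emptyset$);
- $t=\tau_{(0)}$ and $u=\tau'_{(M-1)}$.

Let $A_{R,w}$ be the subgroup generated by these 13 elements and $\bar a_{R,w}$ this tuple. Both are computable from $(R,w)$.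

**An example.** Let $R=\{x_1\}$ and $w=x_2^{-1}x_1x_2$. Then $\rho_1=r_1$, $\rho_2=r_4r_1r_2$ and $M=2+4=6$, with blocks $0,1$ and $2,3,4,5$. The letters sit as $r_1$ at $0$, $r_4$ at $2$, $r_1$ at $3$, $r_2$ at $4$; the ends $1$ and $5$ carry no letter. So $J_1=\{0,3\}$, $J_2=\{4\}$, $J_3=\emptyset$, $J_4=\{2\}$, $J_5=\{0,1,2\}$, and $c_1=(0\,3)$, while $c_2=c_3=c_4=1$ and $c_5$ can be taken as $(0\,1\,2)$. Suppose witnesses exist in some $H$. With $t_j=\tau_{(j)}$, the first block will give $t_0^d=t_0$ and $t_1=t_1^d=t_1^{r_1}$, hence $t^{r_1}=t$. The second will give $t_5^{r_4r_1r_2}=t_5^d=u\ne t_5$, hence $t^{r_4r_1r_2}\ne t$. The $l$'s turn this into a contradiction: $t^{r_4r_1}=t^{l_4r_1}=t^{r_1l_4}=t^{l_4}=t^{r_4}$, so $t^{r_4r_1r_2}=t^{r_4r_2}=t$. The general proof follows the same lines.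

**Proposition 5.** $(A_{R,w},\bar a_{R,w})\in S_\phi\iff(R,w)\in E_2$.

## From witnesses in an extension to a permutation representation

*Proof of Proposition 5, ($\Rightarrow$).* Write $A=A_{R,w}$. Let $H\ge A$ be finite with witnesses $r_i,l_i,d$. For $j\in\mathbb Z/M$ put $t_j=t^{s^j}=\tau_{(j)}\in A$, so $t_j^s=t_{j+1}$.

**Step 1.** *We turn (P3) and (P4) into statements about conjugating the $t_j$.* For $j\in J_i$, $t_j$ is a conjugate of $z_i$ by a power of $c_i$, because $\tau_{(j_i)}^{c_i^a}=\tau_{(j_ic_i^a)}$ and $c_i$ runs through all of $J_i$. By (P3), $f_i$ commutes with $c_i$ and $z_i$, hence with $t_j$ for all $j\in J_i$. So $t_j=t_j^{f_i}$ with $f_i=sd\cdot(dsr_i)^{-1}$, that is,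
$$t_j^{\,sd}=t_j^{\,dsr_i}\qquad(j\in J_i,\ i\le4). \tag{3}$$
In the same way (P4) gives
$$t_j^{\,d}=t_j\qquad(j\in J_5). \tag{4}$$

**Step 2.** *We show that $d$ acts on the tape as the partial products.* The claim is that if $\rho_\kappa=r_{i_1}\cdots r_{i_m}$ and $b=b_\kappa$, then
$$t_{b+j}^{\,d}=t_{b+j}^{\,r_{i_1}\cdots r_{i_j}}\qquad(0\le j\le m). \tag{5}$$
For $j=0$ this is (4), since $b\in J_5$. Suppose (5) holds for some $j<m$, and let $i=i_{j+1}$, so $b+j\in J_i$. Using (3), then the induction hypothesis, then (P2),
$$t_{b+j+1}^{\,d}=t_{b+j}^{\,sd}=t_{b+j}^{\,dsr_i}=t_{b+j}^{\,r_{i_1}\cdots r_{i_j}\,s\,r_i}=t_{b+j}^{\,s\,r_{i_1}\cdots r_{i_j}r_i}=t_{b+j+1}^{\,r_{i_1}\cdots r_{i_{j+1}}}.$$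

**Step 3.** *We read off what the relators and $w$ do to the single element $t$.* For $\kappa<n$ we have $e_\kappa\in J_5$. So (5) with $j=m_\kappa$ and (4) give $t_{e_\kappa}^{\rho_\kappa(r)}=t_{e_\kappa}^d=t_{e_\kappa}$. Conjugating by $s^{-e_\kappa}$, which commutes with the $r_i$, yields
$$t^{\rho_\kappa(r)}=t\qquad(\kappa<n). \tag{6}$$
For $\kappa=n$ we have $e_n=M-1$ and $t^{s^{-1}}=t_{M-1}$. So (5) and (P5) give $t_{M-1}^{\rho_n(r)}=t_{M-1}^d=u\ne t_{M-1}$, where the inequality already holds in $A$, since $\tau'\ne\tau$. As $r_3=r_1^{-1}$ and $r_4=r_2^{-1}$, $\rho_n(r)$ is the value $w(r_1,r_2)$. Conjugating by a power of $s$,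
$$t^{w(r)}\ne t. \tag{7}$$

**Step 4.** *We upgrade (6) from $t$ to its whole orbit, using the $l_i$.* Let $X=\{t^g:g\in\langle r_1,r_2\rangle\}$, a finite set on which $r_1,r_2$ act by conjugation. Since $r_3=r_1^{-1}$ and $r_4=r_2^{-1}$, every element of $X$ is $t^v$ with $v=r_{i_1}\cdots r_{i_a}$ a positive product. We show by induction on $a$ that $t^v=t^\lambda$ with $\lambda=l_{i_a}\cdots l_{i_1}$. For $a=0$ both sides are $t$. If $t^{r_{i_1}\cdots r_{i_{a-1}}}=t^{\lambda'}$ with $\lambda'=l_{i_{a-1}}\cdots l_{i_1}$, then by (P1)
$$t^v=t^{\lambda'r_{i_a}}=t^{r_{i_a}\lambda'}=t^{l_{i_a}\lambda'}=t^{\lambda}.$$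
For $\kappa<n$, $\rho_\kappa(r)$ commutes with $\lambda$, and so by (6)
$$(t^v)^{\rho_\kappa(r)}=t^{\lambda\rho_\kappa(r)}=t^{\rho_\kappa(r)\lambda}=t^\lambda=t^v.$$

Thus the permutations of $X$ induced by $r_1,r_2$ satisfy all relators in $R$, while by (7) $w$ moves $t\in X$. So $(R,w)\in E_2$ via the finite group $\mathrm{Sym}(X)$.

## From a finite quotient to witnesses

*Proof of Proposition 5, ($\Leftarrow$).* Let $Q$ be finite and $q_1,q_2\in Q$ with all relators in $R$ equal to $1$ at $(q_1,q_2)$ and $w(q)\ne1$. Put $q_3=q_1^{-1}$, $q_4=q_2^{-1}$. Then $\rho_\kappa(q)=1$ for $\kappa<n$ and $\rho_n(q)=w(q)$.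

**Step 5.** *We build a finite group containing $A$ in which left and right multiplication on $Q$ are both available.* Let $K=\mathbb F_2[Q]\rtimes(Q\times Q)$, where $\mathbb F_2[Q]$ is the additive group with basis $e_x$ $(x\in Q)$ and $(g,h)$ acts by $e_x\mapsto e_{g^{-1}xh}$. This is a right action: $(g,h)$ followed by $(g',h')$ sends $e_x$ to $e_{g'^{-1}g^{-1}xhh'}=e_{(gg')^{-1}x(hh')}$. Write $\mathcal R(h)=(1,h)$ and $\mathcal L(g)=(g,1)$. These commute, and in $K$
$$e_x^{\mathcal R(h)}=e_{xh},\qquad e_x^{\mathcal L(g)}=e_{g^{-1}x}.$$
Since $w(q)\ne1$, $e_1$ and $e_{w(q)}$ are different basis elements, so $\tau\mapsto e_1$, $\tau'\mapsto e_{w(q)}$ embeds $V$ in $K$. Hence $A\le V\wr\mathrm{Sym}(\mathbb Z/M)\le H:=K\wr\mathrm{Sym}(\mathbb Z/M)$, and $H$ is finite.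

**Step 6.** *We name the witnesses.* They are the following elements of $K^{\mathbb Z/M}$:

- $r_i$ is the constant function $\mathcal R(q_i)$;
- $l_i$ is the constant function $\mathcal L(q_i^{-1})$;
- $d(b_\kappa+j)=\mathcal R(q_{i_1}\cdots q_{i_j})$, where $\rho_\kappa=r_{i_1}\cdots r_{i_{m_\kappa}}$ and $0\le j\le m_\kappa$.

**Step 7.** *We check (P1)–(P5) one by one.*

For (P1), the relations $r_1r_3=r_2r_4=1$ hold because $\mathcal R$ is a homomorphism, and $[l_i,r_j]=1$ because $\mathcal L$ and $\mathcal R$ commute. The element $t$ is $e_1$ at coordinate $0$. At that coordinate $t^{r_i}$ is $e_1^{\mathcal R(q_i)}=e_{q_i}$ and $t^{l_i}$ is $e_1^{\mathcal L(q_i^{-1})}=e_{q_i}$; both are trivial elsewhere. So $t^{l_i}=t^{r_i}$.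

For (P2), constant functions commute with $\mathrm{Sym}(\mathbb Z/M)$.

For (P3), $sds^{-1}=d^{s^{-1}}$ and $d^{s^{-1}}(j-1)=d(j)$, so $(sds^{-1})(j)=d(j+1)$. Since $r_i$ commutes with $s$, we have $f_i=(sds^{-1})\,r_i^{-1}d^{-1}\in K^{\mathbb Z/M}$ with
$$f_i(j)=d(j+1)\,\mathcal R(q_i)^{-1}d(j)^{-1}.$$
If $j\in J_i$, then $j$ and $j+1$ lie in the same block and $d(j+1)=d(j)\mathcal R(q_i)$, so $f_i(j)=1$. Thus $f_i$ is trivial on $J_i$. It commutes with $z_i$, which is supported on $J_i$. It commutes with $c_i$: in $f_i^{c_i}(jc_i)=f_i(j)$, either $j\notin J_i$ and $jc_i=j$, or $j,jc_i\in J_i$ and $f_i$ is trivial at both. In either case $f_i^{c_i}(jc_i)=f_i(jc_i)$, so $f_i^{c_i}=f_i$.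

For (P4), $d(b_\kappa)=\mathcal R(1)=1$ for all $\kappa$, and $d(e_\kappa)=\mathcal R(\rho_\kappa(q))=1$ for $\kappa<n$. So $d$ is trivial on $J_5$ and commutes with $c_5$ and $z_5$ for the reason just given.

For (P5), $t^{s^{-1}}$ is $e_1$ at coordinate $M-1=e_n$ and trivial elsewhere, and $d(M-1)=\mathcal R(w(q))$. So $(t^{s^{-1}})^d$ is $e_{w(q)}$ at $M-1$ and trivial elsewhere, which is $u$.

Hence $H\models\phi(\bar a_{R,w})$. $\square$

**Proof of Theorem A.** By Proposition 5 the computable map $(R,w)\mapsto(A_{R,w},\bar a_{R,w})$ gives $E_2\le_mS_\phi$. By Lemma 4, $S_\phi$ is not recursive. Suppose an r.e. set $\Psi$ of first-order formulas works for $\phi$. Then, as in (b)$\Rightarrow$(c) of Theorem B, part 2, $(G,\bar a)\notin S_\phi$ iff some member of $\Psi$ is false at $\bar a$ in $G$, and truth in a finite group is decidable. So the complement of $S_\phi$ is r.e. Since $S_\phi$ is r.e., it would be recursive, a contradiction. $\square$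

## Two free variables

The compression of Lemma 3 now applies to the 13 parameters. Let $X_1,\dots,X_{13}$ be its words for $k=13$ and put
$$\phi_0(x_1,x_2)=\phi\bigl(X_1(x_1,x_2),\dots,X_{13}(x_1,x_2)\bigr).$$
Substituting words for variables in atomic formulas gives atomic formulas, so $\phi_0$ is p.p. Given $(A,\bar a)=(A_{R,w},\bar a_{R,w})$, compute $B,\iota,p,q$ from Lemma 3, so $X_i(p,q)=\iota(a_i)$. Then
$$(B,(p,q))\in S_{\phi_0}\iff(B,\iota(\bar a))\in S_\phi\iff(A,\bar a)\in S_\phi\iff(R,w)\in E_2.$$
The first equivalence is the definition of $\phi_0$. The second is Lemma 1, because $\iota(\bar a)$ generates the copy $\iota(A)$ of $A$ in $B$. The third is Proposition 5. So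
$$E\le_mE_2\le_mS_{\phi_0}, \tag{8}$$
and Theorem A holds for $\phi_0$ by the same argument. This argument does not settle whether one free variable suffices.

## Merging inequations, and the degree of $S_{\phi_0}$

For the rest of Theorem B, part 1, we must reduce every $S_\psi$ back to $E$. A pair in $E$ allows only one inequation $w\ne1$, while "contains a copy of $G$" needs many. The next lemma merges them.

**Lemma 6.** Let $w_1,\dots,w_N$ $(N\ge1)$ be words in $\bar x$, let $v_2,\dots,v_N$ be new variables, and put $W_1=w_1$, $W_{j+1}=[W_j,w_{j+1}^{v_{j+1}}]$. If $W_N\ne1$ at some values of the variables in a group, then all $w_j\ne1$ there. Conversely, if all $w_j\ne1$ at a tuple in a finite group $Q$, then $Q$ embeds in a finite group in which some choice of the $v_j$ makes $W_N\ne1$ at that tuple.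

*Proof.* If $w_1=1$ then $W_1=1$; if $w_{j+1}=1$ then $W_{j+1}=1$. Once some $W_j=1$, all later ones are $1$. This is the first statement. For the second, embed $Q$ in $\mathrm{Sym}(X)$ with $X$ finite and $|X|\ge5$ (take the regular representation and add fixed points). We choose the $v_j$ successively so that $W_j\ne1$; we have $W_1=w_1\ne1$. Suppose $W_j\ne1$. The conjugates of $w_{j+1}\ne1$ generate a nontrivial normal subgroup of $\mathrm{Sym}(X)$, which contains $\mathrm{Alt}(X)$ as $|X|\ge5$. The centralizer of $\mathrm{Alt}(X)$ is trivial: if $g$ moves $a$ to $b\ne a$ and $h$ is a $3$-cycle that fixes $a$ and moves $b$, then $gh=hg$ would give $bh=agh=ahg=ag=b$. So $W_j$ does not commute with every conjugate of $w_{j+1}$, and a suitable $v_{j+1}$ gives $W_{j+1}\ne1$. $\square$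

**Proof of Theorem B, part 1.**

**Step 1.** *We show $S_\psi\le_mE$, uniformly in the p.p. formula $\psi=\exists\bar y\bigwedge_l\theta_l(\bar x,\bar y)=1$.* Let $(G,\bar a)$ be given. If $G=1$, then $(G,\bar a)\in S_\psi$ always (take all $y$'s equal to $1$), and we output the fixed member $(\emptyset,x_1)$ of $E$. If $G\ne1$, take variables $x_g$ $(g\in G)$ and $\bar y$, and let $R$ consist of all $x_gx_hx_{gh}^{-1}$ and all $\theta_l$ with $x_i$ replaced by $x_{a_i}$. Then $(G,\bar a)\in S_\psi$ iff some finite group has a solution of $R=1$ with all $x_g\ne1$ for $g\ne1$. From $H\ge G$ with witnesses one takes $x_g=g$. Conversely, a solution makes $g\mapsto x_g$ a homomorphism with trivial kernel, that is, an embedding of $G$, and the $y$'s witness $\psi$. Let $w_1,\dots,w_N$ list the $x_g$ with $g\ne1$, and form $W_N$ as in Lemma 6. By Lemma 6, $(R,W_N)\in E\iff(G,\bar a)\in S_\psi$; in one direction $W_N\ne1$ gives all $w_j\ne1$, and in the other the solution of $R=1$ stays a solution in the larger group. The pair is computed from $\psi$ and $(G,\bar a)$.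

With (8) we get $S_\psi\le_mE\le_mS_{\phi_0}$ uniformly in $\psi$. So $S_{\phi_0}$ is many-one complete among the $S_\psi$, and taking $\psi=\phi_0$ gives $S_{\phi_0}\equiv_mE$.

**Step 2.** *We show $E\equiv_mF$, where $F$ is the set of universal sentences false in some finite group.* For $E\le_mF$, map $(R,w)$ to $\forall\bar x\,(\bigwedge_{r\in R}r=1\to w=1)$, which is false in some finite group iff $(R,w)\in E$.

For $F\le_mE$, write a universal sentence as a conjunction of universally quantified clauses, as in Lemma 2. It is in $F$ iff some clause fails in some finite group. For an empty conjunction output $(\emptyset,1)\notin E$. If some clause has no positive literal, it fails in the trivial group, and we output $(\emptyset,x_1)\in E$. Otherwise each clause $C_i$ has literals $u_j\ne1$ and at least one literal $v_l=1$. It fails in some finite group iff some finite group has a tuple with all $u_j=1$ and all $v_l\ne1$. Let $R_i$ be the set of its $u_j$ and $w_i$ the word $W_N$ that Lemma 6 forms from its $v_l$. By Lemma 6, $C_i$ fails in some finite group iff $(R_i,w_i)\in E$. Make the variables of different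 clauses disjoint. Then some $(R_i,w_i)\in E$ iff $(\bigcup R_i,\prod w_i)\in E$. If $\bigcup R_i=1$ and $\prod w_i\ne1$ hold somewhere, then some $w_i\ne1$ while $R_i=1$. Conversely, given a solution for one $i$, set the variables of the other blocks to $1$; then the other relators and the other $w$'s take the value $1$.

So $S_{\phi_0}\equiv_mE\equiv_mF$.

**Step 3.** *We bound from below every $\Psi$ that works for $\phi_0$.* Let $\Psi$ be any set of first-order formulas that works for $\phi_0$. With an oracle for $\Psi$ we can list its members and search for one that is false at $\bar a$ in $G$. So the complement of $S_{\phi_0}$ is r.e. relative to $\Psi$. As $S_{\phi_0}$ is r.e., $S_{\phi_0}\le_T\Psi$. Since $F\le_mS_{\phi_0}$ by Step 2, and the universal theory of finite groups is the complement of $F$ among the universal sentences, $\Psi$ computes the universal theory of finite groups. $\square$
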